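# An infinite two-generated monoid whose monoid algebra is algebraic in every positive characteristic

## 1. Algebraic monoid algebras need not come from locally finite monoids

**Theorem 1.** There is an infinite monoid $S$ with zero, generated by two elements, such that $K[S]$ is algebraic over $K$ for every field $K$ with $\mathrm{ch}(K)>0$. In particular $S$ is not locally finite.

Let us unpack this. Let $K$ be a field and $S$ a monoid.

**Definition (monoid algebra).** $K[S]$ is the $K$-vector space with basis $S$, with the multiplication of $S$ extended bilinearly. It is a unital algebra, and its identity is the identity $1$ of $S$. The *support* of $a\in K[S]$ is the finite set of $s\in S$ with nonzero coefficient in $a$.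

**Definition (algebraic).** A $K$-algebra $A$ is *algebraic* over $K$ if every $a\in A$ satisfies $f(a)=0$ for some nonzero $f\in K[x]$. For a unital algebra this says that the powers $1,a,a^2,\dots$ are linearly dependent, for every $a$. For instance, the polynomial ring $K[x]$ is the monoid algebra of $(\mathbb N,+)$, and it is not algebraic.

**Definition (locally finite).** A semigroup is *locally finite* if each of its finitely generated subsemigroups is finite. For example, an infinite direct sum of copies of $\mathbb Z/2$ is infinite and locally finite, and $(\mathbb N,+)$ is not locally finite.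

**Definition (zero, contracted algebra).** A *zero* of $S$ is an element $\theta$ with $\theta s=s\theta=\theta$ for all $s$. If $R$ is a commutative ring and $S$ has a zero, then $R\theta$ is an ideal of $R[S]$, and $R_0[S]=R[S]/R\theta$ is the *contracted algebra*: it is $R$-free on $S\setminus\{\theta\}$, and products equal to $\theta$ are read as $0$. Example: for $S=\{1,s,\theta\}$ with $s^2=\theta$ we get $R_0[S]\cong R[s]/(s^2)$.

If $S$ is locally finite, then $K[S]$ is algebraic: the support of $a$ together with $1$ generates a finite monoid $T$, and $a$ lies in the finite-dimensional algebra $K[T]$. The question behind these notes is the converse: if $K[S]$ is algebraic, must $S$ be locally finite? Theorem 1 says no, and one monoid serves for all fields of positive characteristic at once. The complete answer for monoids, field by field, is the following.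

**Theorem 3 (classification).** For a field $K$, the following are equivalent:

(a) every monoid $S$ with $K[S]$ algebraic is locally finite;

(b) every 2-generated monoid $S$ with $K[S]$ algebraic is finite;

(c) $\mathrm{ch}(K)=0$.

The number 2 is optimal: over any $K$, a 1-generated monoid with $K[S]$ algebraic is finite.

The construction gives more than Theorem 1.

**Theorem 2 (stronger form).** The monoid $S$ of Theorem 1 can be chosen with a zero $\theta$ and a length function making $S\setminus\{\theta\}$ graded by $\mathbb N$ (with $1$ the only element of degree $0$), so that: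

1. For all $d,k\ge 1$ and primes $p$ there is an integer $N(d,k,p)$ such that for every commutative ring $R$ with $pR=0$, every $\alpha\in\mathrm{Mat}_k(R)\otimes R_0[S]$ supported in degrees $1,\dots,d$ satisfies $\alpha^{N(d,k,p)}=0$.
2. $\mathrm{Mat}_k(K[S])$ is algebraic over $K$ for every $k\ge1$ and every field $K$ of positive characteristic.
3. $S$ has subexponential growth.

Here *graded* means $\deg(st)=\deg s+\deg t$ whenever $st\ne\theta$. *Subexponential growth* means that if $\Gamma(h)$ is the number of elements of $S$ that are products of at most $h$ generators (the two generators of the construction), then $\limsup_h\Gamma(h)^{1/h}\le 1$.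

The theorems concern monoids. The same question can be asked with $S$ restricted to groups, and nothing here decides it. Section 10 says what our $S$ has to do with groups.

## 2. One generator, commuting generators, characteristic zero

**One generator.** Let $S=\{1,s,s^2,\dots\}$ with $s$ algebraic over $K$. If the $s^i$ were pairwise distinct they would be distinct basis vectors of $K[S]$, and no nonzero polynomial could vanish at $s$. So $s^i=s^j$ for some $i<j$, and $S$ is finite. This is the last sentence of Theorem 3.

**Commuting generators.** If $S$ is commutative, generated by $s_1,\dots,s_k$, and $K[S]$ is algebraic, then each $s_i$ has finitely many powers by the previous paragraph, and every element of $S$ is some $s_1^{e_1}\cdots s_k^{e_k}$. So $S$ is finite. A counterexample has to be noncommutative.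

**Characteristic zero.** Here is the proof of (c)$\Rightarrow$(a) in Theorem 3. Let $\mathrm{ch}(K)=0$, let $K[S]$ be algebraic, let $T$ be the submonoid generated by $s_1,\dots,s_k\in S$, and put
$$a=1+s_1+\dots+s_k .$$
Since $a$ is algebraic, there is $M$ such that every power $a^j$ lies in the span of $a^0,\dots,a^M$. Hence $\mathrm{supp}(a^j)\subseteq\bigcup_{i\le M}\mathrm{supp}(a^i)$, a finite set that does not depend on $j$. On the other hand, the coefficient of $g$ in $a^j$ is the number of sequences of length $j$ from the list $1,s_1,\dots,s_k$ with product $g$. If this number is positive, it is nonzero in $K$, because $\mathrm{ch}(K)=0$. So $\mathrm{supp}(a^j)$ is exactly the set of products of at most $j$ generators, and $T=\bigcup_j\mathrm{supp}(a^j)$ is finite. Every finitely generated subsemigroup lies in such a $T$, so $S$ is locally finite.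

In characteristic $p$ this proof breaks at one exact point: a positive integer may be zero in $K$. If $s_1s_2=s_2s_1$ and $p=2$, then $(1+s_1+s_2)^2=1+s_1^2+s_2^2$, and the product $s_1s_2$ may have vanished from the support. Our task is to organize such cancellation so thoroughly that it controls every element of the algebra while the monoid stays infinite.

## 3. What cancellation has to achieve

**Monomial monoids.** A natural first attempt is to take a set $F$ of words in $x,y$, closed under factors and containing words of every length, and to put $S=F\cup\{\theta\}$, where $uv$ is the concatenation if it lies in $F$, and $\theta$ otherwise. This is infinite and 2-generated, provided $x,y\in F$. One hopes to choose $F$ so that every element is algebraic.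

This never works. In $K_0[S]$, which is graded by length, consider $x+y$. Its $N$-th power is
$$(x+y)^N=\sum_{v\in F,\ |v|=N} v\neq 0 .$$
These powers are nonzero and lie in different degrees, so they are linearly independent, and $x+y$ is algebraic neither in $K_0[S]$ nor in $K[S]$.

The same computation shows what we need. Suppose $S$ is generated by $x,y$, has a zero, and is graded with $x,y$ in degree $1$. Then
$$(x+y)^N=\sum_{\deg s=N}\#\{\text{words of length } N \text{ representing } s\}\cdot s ,$$
and the independence argument shows that this must vanish for some $N$, hence for all larger $N$. So words must be identified, and for every long enough length each nonzero element must be represented by a number of words divisible by $p$. As we want one $S$ for all $p$, this must hold for each prime $p$ from some length on.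

**Permuting blocks.** A natural source of such numbers is $m!$ with $m\ge p$. Suppose that every long word contains a stretch $u_1u_2\cdots u_m$ of distinct blocks of equal length, and that we identify all the words obtained by permuting these blocks. Take $a=a_xx+a_yy$ with $a_x,a_y\in K$. The coefficient of a word $v$ of length $N$ in $a^N$ is $a_x^{i}a_y^{j}$, where $i,j$ count the letters $x,y$ in $v$. Permuting blocks does not change it, so the $m!$ identified words together contribute $m!\,a_x^ia_y^j=0$. Elements of degree $1$ are handled.

**Where this stops.** Let the support contain words of length $2$. Take $p=2$, $a=x+y+yx$, and the blocks $u_1=xy$, $u_2=yy$. In the free algebra, the coefficient of a word of length $4$ in $a^3$ is the number of ways to cut it into three pieces from $\{x,y,yx\}$, exactly one of which must be $yx$. For $u_1u_2=xyyy$ there are $0$ ways; for $u_2u_1=yyxy$ there is one, $y\cdot yx\cdot y$. The sum over the two permutations is $1\ne0$ in characteristic $2$. Pieces can straddle the boundary between blocks, so the coefficient is not invariant under permutation, and the divisibility $p\mid m!$ is not enough.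

The dependence across a boundary is limited, though. Reading $v$ from left to right, all one has to remember is the unfinished piece, a word of length at most $d-1$ if the pieces have length at most $d$. So the coefficient is an entry of a product of matrices of size $2^d-1$, one matrix per letter, and this size does not depend on the blocks. The question becomes whether a sum of products of $m$ matrices *of bounded size*, taken over all $m!$ orders, vanishes in characteristic $p$ when $m$ is large. It does, and this is the first thing we prove. After that we need words in which every long word contains permutable blocks in a way that can be recognized unambiguously.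

## 4. Two facts about matrices

### 4.1. Symmetrized products vanish in characteristic $p$

**Lemma 1.** Let $R$ be a commutative ring with $pR=0$, $p$ prime, and let $A_1,\dots,A_m\in\mathrm{Mat}_D(R)$ with $m\ge pD$. Then
$$\sum_{\sigma\in\mathrm{Sym}_m}A_{\sigma(1)}A_{\sigma(2)}\cdots A_{\sigma(m)}=0 .$$

For $D=1$ the sum is $m!\,A_1\cdots A_m$, and the lemma says $m!=0$ for $m\ge p$. For $D=2$, $p=2$ it asks for $m\ge4$. Some growth with $D$ is needed, since with $m=2$ the matrix units give $E_{12}E_{21}+E_{21}E_{12}=I\neq0$.

*Proof.* **Step 1: encode the sum as a power of one matrix.** Let $R'=R[t_1,\dots,t_m]/(t_1^2,\dots,t_m^2)$. It is a free $R$-module on the square-free monomials $t_T=\prod_{i\in T}t_i$, $T\subseteq\{1,\dots,m\}$. Put $Z=\sum_i t_iA_i\in\mathrm{Mat}_D(R')$. Expanding $Z^m$ gives a sum over sequences $(i_1,\dots,i_m)$ of $t_{i_1}\cdots t_{i_m}A_{i_1}\cdots A_{i_m}$. A sequence with a repetition contributes $0$, since $t_i^2=0$, so only permutations survive: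
$$Z^m=t_1\cdots t_m\sum_{\sigma\in\mathrm{Sym}_m}A_{\sigma(1)}\cdots A_{\sigma(m)} .$$
Since $t_1\cdots t_m$ is a basis element, it suffices to prove $Z^m=0$.

**Step 2: the scalars in the ideal $I=(t_1,\dots,t_m)R'$ have $p$-th power zero.** An element $e\in I$ has the form $\sum_{T\neq\varnothing}r_Tt_T$. As $R'$ is commutative with $pR'=0$, we get $e^p=\sum_{T\ne\varnothing}r_T^p\,t_T^p=0$, because $t_T^2=0$ for $T\neq\varnothing$ and $p\ge2$.

**Step 3: Cayley–Hamilton and Frobenius.** The Cayley–Hamilton theorem gives
$$Z^D=-\sum_{j=1}^{D}e_jZ^{D-j},$$
where $e_j\in R'$ is, up to sign, a coefficient of the characteristic polynomial, hence a form of degree $j\ge1$ in the entries of $Z$. These entries lie in $I$, so $e_j\in I$. All terms lie in the commutative ring $R'[Z]$, in which $p=0$, so raising to the $p$-th power is additive, and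
$$Z^{pD}=(-1)^p\sum_{j=1}^{D}e_j^p\,Z^{p(D-j)}=0$$
by Step 2. As $m\ge pD$, $Z^m=0$. $\square$

### 4.2. Transfer matrices

Let $X=\{x,y\}$, let $X^*$ be the free monoid on $X$ with empty word $\varnothing$, and let $|w|$ denote length. Let $\Lambda$ be a ring (later $\Lambda=\mathrm{Mat}_k(R)$, not commutative), and let $\Lambda\langle X\rangle$ be the free algebra, in which the coefficients commute with the words. Fix $d\ge1$ and
$$a=\sum_{1\le|w|\le d}a_w\,w\in\Lambda\langle X\rangle ,\qquad a^N=\sum_v a^N(v)\,v .$$
Here $a^N(v)=\sum a_{w_1}\cdots a_{w_N}$, summed over all factorizations $v=w_1\cdots w_N$ with $1\le|w_i|\le d$.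

Let $Q$ be the set of words of length at most $d-1$, so $|Q|=1+2+\dots+2^{d-1}=2^d-1$. For $g\in X$ let $\mu(g)\in\mathrm{Mat}_Q(\Lambda[t])$ be the matrix whose row $r\in Q$ has

* entry $1$ in column $rg$, if $|rg|\le d-1$ ("keep reading");
* entry $t\,a_{rg}$ in column $\varnothing$ ("cut here");
* entry $0$ elsewhere.

The first two do not collide, as $rg\ne\varnothing$. Extend $\mu$ to a monoid homomorphism $X^*\to\mathrm{Mat}_Q(\Lambda[t])$.

**Lemma 2.** For every $v\in X^*$,
$$\mu(v)_{\varnothing,\varnothing}=\sum_{N\ge 0}a^N(v)\,t^N. \tag{1}$$

*Proof.* For $v=\varnothing$ both sides are $1$. Let $v=g_1\cdots g_l$ with $l\ge1$. The entry $\mu(v)_{\varnothing,\varnothing}$ is the sum, over all sequences of states $\varnothing=r_0,r_1,\dots,r_l=\varnothing$, of the products of the entries $\mu(g_i)_{r_{i-1},r_i}$. Only steps of two kinds matter: $r_i=r_{i-1}g_i$ with weight $1$, and $r_i=\varnothing$ with weight $t\,a_{r_{i-1}g_i}$. Cut $v$ after $g_i$ whenever $r_i=\varnothing$, $i\ge1$. Between cuts the state is the word read since the last cut, so if the pieces are $w_1,\dots,w_N$, the weight of the path is $ta_{w_1}\cdots ta_{w_N}$; each piece has length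 between $1$ and $d$, since it is $r_{i-1}g_i$ with $|r_{i-1}|\le d-1$. Conversely, a factorization of $v$ into words of lengths in $[1,d]$ determines the states, and hence exactly one path. Summing weights gives (1). $\square$

For example, take $d=2$ and $Q=\{\varnothing,x,y\}$ in this order:
$$\mu(x)=\begin{pmatrix}ta_x&1&0\\ ta_{xx}&0&0\\ ta_{yx}&0&0\end{pmatrix},\qquad \mu(y)=\begin{pmatrix}ta_y&0&1\\ ta_{xy}&0&0\\ ta_{yy}&0&0\end{pmatrix}.$$
The corner entry of $\mu(x)\mu(y)$ is $t^2a_xa_y+ta_{xy}$, which lists the factorizations $x\cdot y$ and $xy$ of $xy$.

## 5. Words with recognizable, permutable blocks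

We now build words in levels. A word of level $n+1$ is a concatenation of words of level $n$ consisting of a *marker*, which shows where the word starts, followed by $m_n$ distinct blocks in an arbitrary order. To be able to continue, each level offers three types of words: type $0$ is the marker for the next level, and types $1,2$ are the two letters in which the blocks of the next level are written.

For $n\ge0$ put $m_n=(n+2)2^n\ge2$. Choose $\ell_n$ with $2^{\ell_n}\ge m_n+1$, and choose three distinct $m_n$-element subsets $E_n^0,E_n^1,E_n^2$ of $\{1,2\}^{\ell_n}$. These exist, since $\binom{2^{\ell_n}}{m_n}\ge\binom{m_n+1}{m_n}=m_n+1\ge3$. Put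
$$B_0^0=\{xxxy\},\qquad B_0^1=\{xxyy\},\qquad B_0^2=\{xyyy\},$$
$$B_{n+1}^i=\bigcup_{(\varepsilon_1,\dots,\varepsilon_{m_n})}B_n^0\,B_n^{\varepsilon_1}B_n^{\varepsilon_2}\cdots B_n^{\varepsilon_{m_n}}\qquad(i=0,1,2),$$
where the union is over all orderings $(\varepsilon_1,\dots,\varepsilon_{m_n})$ of the set $E_n^i$, and $B_n^{\varepsilon}=B_n^{e_1}\cdots B_n^{e_{\ell_n}}$ for $\varepsilon=(e_1,\dots,e_{\ell_n})$. Put $B_n=B_n^0\cup B_n^1\cup B_n^2$. All $B_n^i$ are nonempty, and all words of $B_n$ have the same length $L_n$, where
$$L_0=4,\qquad L_{n+1}=L_n(1+m_n\ell_n).$$
By induction, if $t\ge n$ then every word of $B_t$ is a concatenation of words of $B_n$, and $L_n\mid L_t$.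

**The first levels by hand.** Write $\mathsf a=xxxy$, $\mathsf b=xxyy$, $\mathsf c=xyyy$ for the words of types $0,1,2$ at level $0$. Here $m_0=2$, and we may take $\ell_0=2$, $E_0^0=\{11,12\}$, $E_0^1=\{11,21\}$, $E_0^2=\{11,22\}$. Then
$$B_1^0=\{\mathsf{a\,bb\,bc},\ \mathsf{a\,bc\,bb}\},\quad B_1^1=\{\mathsf{a\,bb\,cb},\ \mathsf{a\,cb\,bb}\},\quad B_1^2=\{\mathsf{a\,bb\,cc},\ \mathsf{a\,cc\,bb}\},$$
and $L_1=20$. Next $m_1=6$, $\ell_1=3$ will do, $L_2=20\cdot19=380$; then $m_2=16$, $\ell_2=5$ will do, $L_3=380\cdot81=30780$.

### 5.1. Types and alignment are visible

We say that *$b$ occurs in $w$ at position $j$* if $w=w'bw''$ with $|w'|=j$.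

**Lemma 3.** For every $n$:

* $(D_n)$ the sets $B_n^0,B_n^1,B_n^2$ are pairwise disjoint, so each $b\in B_n$ has a well-defined *type* $i\in\{0,1,2\}$;
* $(C_n)$ if $b\in B_n$ occurs at position $j$ in a word $c_1\cdots c_k$ with all $c_i\in B_n$, then $L_n\mid j$.

*Proof.* We use induction on $n$.

**Step 1: $n=0$.** $(D_0)$ is clear. For $(C_0)$, suppose $4\nmid j$. The occurrence of $b$, having length $4$, then crosses a boundary between some $c_i$ and $c_{i+1}$, so it contains the last letter of $c_i$, which is $y$, and the first letter of $c_{i+1}$, which is $x$. So $yx$ is a factor of $b$. But no word of $B_0$ contains $yx$.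

**Step 2: $(D_{n+1})$.** Let $b\in B_{n+1}^i$. Cut $b$ into pieces of length $L_n$. These are words of $B_n$ whose types are determined, by $(D_n)$. Drop the first piece and group the remaining types into sequences of length $\ell_n$: the set of these sequences is $E_n^i$. So $b$ determines $E_n^i$, and hence $i$, because the three sets $E_n^0,E_n^1,E_n^2$ are distinct.

**Step 3: $(C_{n+1})$.** Let $b\in B_{n+1}$ occur at position $j$ in $c_1\cdots c_k$ with $c_i\in B_{n+1}$. The prefix of $b$ of length $L_n$ lies in $B_n^0$, and it occurs at position $j$ in $c_1\cdots c_k$, which is a concatenation of words of $B_n$. By $(C_n)$, $L_n\mid j$. So this prefix is one of the $B_n$-blocks of $c_1\cdots c_k$, and it has type $0$. By $(D_n)$, the blocks of type $0$ in $c_1\cdots c_k$ are exactly the first blocks of the $c_i$, because all other blocks of $c_i$ have type $1$ or $2$. Those are the blocks whose index, counted from $0$, is divisible by $1+m_n\ell_n$. Hence $L_{n+1}=L_n(1+m_n\ell_n)$ divides $j$. $\square$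

### 5.2. Words of the same type are interchangeable

**Lemma 4.** Let $t\ge n$, let $w\in B_t^j$, and let $w=p\,b\,q$ with $p,q$ concatenations of words of $B_n$ (possibly empty) and $b\in B_n^i$. If $b'\in B_n^i$, then $pb'q\in B_t^j$.

*Proof.* We use induction on $t$. If $t=n$, then $|w|=L_n=|b|$, so $p=q=\varnothing$, $w=b$ and $i=j$ by $(D_n)$; thus $pb'q=b'\in B_n^i=B_t^j$.

Suppose the claim holds for $t\geq n$ and let $w\in B_{t+1}^j$. By definition $w$ is a concatenation of words of $B_t$ whose types form one of the type patterns allowed for $B_{t+1}^j$, and any words of $B_t$ with this pattern of types again give a word of $B_{t+1}^j$. Since $L_n$ divides both $|p|$ and $L_t$, the factor $b$ lies inside a single one of these $B_t$-words, say $w_1=p_1bq_1$. Here $p_1$ is a suffix of $p$ and $q_1$ a prefix of $q$, both of length divisible by $L_n$, so they are concatenations of words of $B_n$. By the induction hypothesis $p_1b'q_1\in B_t$ has the same type as $w_1$. So the pattern of types in $w$ is unchanged, and $pb'q\in B_{t+1}^j$. $\square$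

## 6. The monoid $S$

Let $F\subset X^*$ be the set of all factors of words of $\bigcup_nB_n$.

**Every word of $F$ is a factor of a word of $B_t$ for all sufficiently large $t$.** It is enough to see that every $b\in B_n$ is a factor of a word of $B_{n+1}$. If $b$ has type $0$, use it as the first block. For types $1$ and $2$, note that $E_n^0$ has at least two elements, which differ in some coordinate; so both symbols $1$ and $2$ occur as coordinates of elements of $E_n^0$. Some block of the words of $B_{n+1}^0$ is therefore an arbitrary word of $B_n^1$, and some block is an arbitrary word of $B_n^2$.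

We identify two words when no context can tell them apart, with a condition that keeps lengths visible. Define $u\sim v$ iff

* for all $p,q\in X^*$: $puq\in F\Leftrightarrow pvq\in F$; and
* $|u|=|v|$ or $u\notin F$.

**Step 1: $\sim$ is a congruence.** If $u\sim v$, then $u\in F\Leftrightarrow v\in F$ (take $p=q=\varnothing$). So the second condition is symmetric, and it is transitive within $F$, where it says equality of lengths. Hence $\sim$ is an equivalence relation. Let $u\sim v$ and $p,q\in X^*$. The first condition passes to $puq$ and $pvq$. For the second, either $|u|=|v|$ and then $|puq|=|pvq|$, or $u\notin F$ and then $puq\notin F$, since $F$ is closed under factors. So $puq\sim pvq$.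

**Step 2: the monoid and its zero.** Put $S=X^*/\!\sim$, and write $[w]$ for the class of $w$. If $u,v\notin F$, then no $puq$ or $pvq$ lies in $F$, so $u\sim v$. So the words outside $F$ form one class, $\theta$, which is a zero of $S$. It exists, since $xxxx\notin F$: words of $B_t$ are concatenations of words $x^iy^j$ with $i,j\in\{1,2,3\}$, so they never contain four consecutive letters $x$.

**Step 3: grading.** Equivalent words in $F$ have the same length, so $\deg[w]=|w|$ is well defined on $S\setminus\{\theta\}$, and $\deg(st)=\deg s+\deg t$ if $st\ne\theta$. The class of $\varnothing$ is $\{\varnothing\}$, so $1$ is the only element of degree $0$. Moreover $S\setminus\{1\}$ is an ideal of $S$: a concatenation of words is empty only if all the words are.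

**Step 4: $S$ is infinite.** $F$ is closed under factors and $L_n\to\infty$, so $F$ contains words of every length, and $S\setminus\{\theta\}$ has elements of every degree. So $S$ is infinite and generated by the two elements $[x],[y]$; with $1$ added it is a finitely generated semigroup, so $S$ is not locally finite.

It remains to check that $\sim$ really makes the identifications we planned.

**Lemma 5.** If $b,b'\in B_n^i$, then $b\sim b'$.

*Proof.* The lengths agree. Suppose $pbq\in F$. Then $pbq$ is a factor of some $w\in B_t$ with $t\ge n$, say $w=p_1\,pbq\,q_1$, and $w$ is a concatenation of words of $B_n$. By $(C_n)$ of Lemma 3, $L_n$ divides $|p_1p|$. So $p_1p$ and $qq_1$ are concatenations of words of $B_n$, and Lemma 4 gives $p_1p\,b'\,qq_1\in B_t$. Hence $pb'q\in F$. The converse is symmetric. $\square$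

In the example of Section 5: $\mathsf{abbbc}$ and $\mathsf{abcbb}$ are different words of length $20$ and the same element of $S$.

## 7. Nilpotence in the contracted algebra

### 7.1. Long words fall into permutation classes

**Lemma 6.** Let $n\ge0$ and $m=m_n$. The set $\{v\in F:|v|\ge2L_{n+1}\}$ is a disjoint union of sets of the form
$$P=\{f\,z\,u_{\sigma(1)}\cdots u_{\sigma(m)}\,h:\ \sigma\in\mathrm{Sym}_m\},$$
where $f,z,h,u_1,\dots,u_m$ are words and $u_1,\dots,u_m$ are pairwise distinct and of equal length. Each $P$ has exactly $m!$ elements and is contained in one $\sim$-class.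

*Proof.* Write $L=L_{n+1}$. For $v\in F$ with $|v|\ge2L$, let $O(v)$ be the set of positions in $v$ at which words of $B_{n+1}$ occur.

**Step 1: $O(v)$ is nonempty, and its elements are congruent mod $L$.** Choose $w\in B_t$ with $t\ge n+1$ containing $v$ as a factor, at position $s$ say. Then $w$ is a concatenation of words of $B_{n+1}$, with boundaries at the multiples of $L$. The least multiple of $L$ that is $\ge s$ is at most $s+L-1$, and the next boundary is at most $s+2L-1<s+|v|$. So $v$ contains a whole block, and $O(v)\neq\varnothing$. If $o\in O(v)$, a word of $B_{n+1}$ occurs in $w$ at position $s+o$, so $L\mid s+o$ by $(C_{n+1})$. Hence all $o\in O(v)$ are congruent to $-s$.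

**Step 2: definition of $P(v)$.** We pick the leftmost block. Write $v=f\,c\,h$ with $|f|=\min O(v)$ and $c\in B_{n+1}$, and write $c=z\,u_1\cdots u_m$ with $|z|=L_n$ and $|u_j|=L_n\ell_n$. This is unique, since the lengths are fixed. If $i$ is the type of $c$, then $z\in B_n^0$ and $u_j\in B_n^{\varepsilon_j}$ for an ordering $(\varepsilon_1,\dots,\varepsilon_m)$ of $E_n^i$. For $\sigma\in\mathrm{Sym}_m$ put
$$c_\sigma=z\,u_{\sigma(1)}\cdots u_{\sigma(m)},\qquad v_\sigma=f\,c_\sigma\,h,\qquad P(v)=\{v_\sigma:\sigma\in\mathrm{Sym}_m\}.$$

**Step 3: $P(v)$ has $m!$ elements and lies in one $\sim$-class.** The sequences $\varepsilon_j$ are distinct, and by $(D_n)$ the word $u_j$ determines $\varepsilon_j$; so the $u_j$ are distinct words, of equal length, and the $m!$ words $v_\sigma$ are distinct. The word $c_\sigma$ uses another ordering of the same set $E_n^i$, so $c_\sigma\in B_{n+1}^i$. By Lemma 5, $c_\sigma\sim c$, and so $v_\sigma\sim v$. In particular $v_\sigma\in F$.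

**Step 4: the leftmost block does not move.** We claim $\min O(v_\sigma)=|f|$. Certainly $|f|\in O(v_\sigma)$. Since $v_\sigma\in F$ and $|v_\sigma|=|v|\ge2L$, Step 1 applies to $v_\sigma$: the elements of $O(v_\sigma)$ are congruent mod $L$. So an element smaller than $|f|$ would be at most $|f|-L$, and the corresponding occurrence, of length $L$, would lie inside $f$. Then it would also be an occurrence in $v$, giving an element of $O(v)$ smaller than $|f|=\min O(v)$, a contradiction.

**Step 5: the sets $P(v)$ form a partition.** By Step 4 the decomposition of Step 2 for $v'=v_\sigma$ is $f\,c_\sigma\,h$, with blocks $u'_j=u_{\sigma(j)}$. So $v'_\tau=v_{\sigma\tau}$, and $P(v')=P(v)$ for every $v'\in P(v)$. If $P(v_1)$ and $P(v_2)$ share a word $v'$, both equal $P(v')$. As $v\in P(v)$, the sets $P(v)$ partition the words in question. $\square$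

**A first nilpotent element.** Take $n=0$, $m_0=2$, $L_1=20$ as in Section 5, and let $\mathrm{ch}(K)=2$. The power $([x]+[y])^{40}$ in $K_0[S]$ is the sum of $[v]$ over all $v\in F$ of length $40$. By Lemma 6 these words come in pairs with the same class, so the sum is $1+1=0$ on each pair, and $([x]+[y])^{40}=0$. This is the sum that no monomial monoid could make vanish.

### 7.2. The general element

**Proposition 7.** Let $p$ be a prime, $R$ a commutative ring with $pR=0$, $k\ge1$, $\Lambda=\mathrm{Mat}_k(R)$, and $\Lambda_0[S]=\Lambda[S]/\Lambda\theta$ (coefficients commute with elements of $S$). Let $\alpha\in\Lambda_0[S]$ be supported on elements of degrees $1,\dots,d$, and put $n=\max(d,pk)$. Then $\alpha^N=0$ for all $N\ge2L_{n+1}$.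

For Theorem 1 only $k=1$, $R=\Lambda=K$ is needed.

*Proof.* **Step 1: lift to the free algebra.** Choose one representative word for each element of the support and write $\alpha=\sum_{1\le|w|\le d}a_w[w]$ with $a_w\in\Lambda$ (and $a_w=0$ for words not chosen). Put $a=\sum a_ww\in\Lambda\langle X\rangle$. Since $[v]=0$ in $\Lambda_0[S]$ for $v\notin F$,
$$\alpha^N=\sum_{v\in F}a^N(v)\,[v]. \tag{2}$$
Different $v$ may give the same $[v]$, and this is where cancellation happens.

**Step 2: the matrices are small compared with $m_n$.** Let $\mu$ be the homomorphism of Section 4.2 for this $a$. Its values lie in $\mathrm{Mat}_Q(\Lambda[t])=\mathrm{Mat}_D(R[t])$ with $D=k(2^d-1)$, and $pR[t]=0$. Put $m=m_n$. As $n\ge d$ and $n\geq pk$,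
$$m=(n+2)2^n\ge pk\cdot2^d\ge pD ,$$
so Lemma 1 applies to any $m$ of these matrices.

**Step 3: coefficients sum to zero over each permutation class.** Let $P$ be one of the sets of Lemma 6, with its words $f,z,u_j,h$. Since $\mu$ is a homomorphism and the $m!$ words are distinct,
$$\sum_{v'\in P}\mu(v')=\mu(fz)\Big(\sum_{\sigma\in\mathrm{Sym}_m}\mu(u_{\sigma(1)})\cdots\mu(u_{\sigma(m)})\Big)\mu(h)=0$$
by Lemma 1. Taking the $(\varnothing,\varnothing)$ entry and comparing coefficients of $t^N$ in (1) gives
$$\sum_{v'\in P}a^N(v')=0\qquad\text{for every }N .$$

**Step 4: conclusion.** Let $N\ge2L_{n+1}$. If $a^N(v)\ne0$, then $v$ is a product of $N$ nonempty words, so $|v|\ge N\ge2L_{n+1}$. So in (2) only words covered by Lemma 6 occur. Group them by the sets $P$. On each $P$ the element $[v]$ is constant, and the coefficients sum to $0$ by Step 3. Hence $\alpha^N=0$. $\square$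

To get a feeling for the sizes: for $p=2$, $k=d=1$ the proposition takes $n=2$ and, with the choices of Section 5, $N\ge2L_3=61560$, while the direct argument above gave $40$ for $[x]+[y]$. The numbers $m_n$ are chosen so that one sequence of levels serves all $p,k,d$, with no attempt at economy.

## 8. Algebraicity over $K$ and over matrices

**Proof of Theorem 1.** Let $\mathrm{ch}(K)=p>0$ and $\beta\in K[S]$. The only thing left to handle is the difference between $K[S]$ and $K_0[S]$, together with the constant term.

Write $\beta=c\cdot1+\gamma$ with $c\in K$ and $\gamma$ in the span of $S\setminus\{1\}$. The image of $\gamma$ in $K_0[S]$ is supported in degrees $1,\dots,d$ for some $d$, so by Proposition 7 with $k=1$ there is $N\ge1$ with $\gamma^N=e\theta$ for some $e\in K$. Let $\epsilon(\gamma)$ be the sum of the coefficients of $\gamma$. As $\theta s=\theta$ for all $s\in S$, we have $\theta\gamma=\epsilon(\gamma)\theta$, and so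
$$\gamma^{N+1}=e\,\theta\gamma=\epsilon(\gamma)\,e\theta=\epsilon(\gamma)\gamma^N .$$
Thus $\gamma^N(\gamma-\epsilon(\gamma))=0$, and $\beta$ is a root of the nonzero polynomial $(X-c)^N(X-c-\epsilon(\gamma))$. So $K[S]$ is algebraic over $K$. By Section 6, $S$ is infinite, has a zero, is generated by two elements, and is not locally finite. $\square$

**Proof of Theorem 2.** The zero and the grading were found in Section 6.

**Part 1.** $\mathrm{Mat}_k(R)\otimes R_0[S]$ is $\Lambda_0[S]$ with $\Lambda=\mathrm{Mat}_k(R)$. So this is Proposition 7, with $N(d,k,p)=2L_{n+1}$ and $n=\max(d,pk)$.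

**Part 2.** The idea is to reach the span of $S\setminus\{1\}$ by a polynomial, and then use nilpotence modulo $\theta$. Let $\mathrm{ch}(K)=p>0$, $\beta\in\mathrm{Mat}_k(K[S])$, and let $J$ be the span of $S\setminus\{1\}$, an ideal of $K[S]$ with $K[S]/J=K$. Modulo $\mathrm{Mat}_k(J)$, $\beta$ becomes a matrix over $K$; let $f$ be its characteristic polynomial, which has degree $k\ge1$. By Cayley–Hamilton, $f(\beta)\in\mathrm{Mat}_k(J)$. Identify $\mathrm{Mat}_k(K[S])$ with $\Lambda[S]$, $\Lambda=\mathrm{Mat}_k(K)$. The image of $f(\beta)$ in $\Lambda_0[S]$ is supported in degrees $1,\dots,d$ for some $d$, so by Proposition 7 there is $N\ge1$ with $\eta:=f(\beta)^N\in\mathrm{Mat}_k(K\theta)$. This is an algebra of dimension $k^2$ over $K$, possibly without identity, and the powers $\eta,\eta^2,\eta^3,\dots$ all lie in it. So they satisfy a nontrivial linear relation, that is, $g(\eta)=0$ for some nonzero $g\in K[X]$. Then $\beta$ is a root of $g(f(X)^N)$, which is a nonzero polynomial because $f^N$ is nonconstant.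

**Part 3.** Let $s(h)$ be the number of elements of $S\setminus\{\theta\}$ of degree $h$. Fix $n$, and let $v\in F$ with $|v|=h\ge2L_n$. Since $v$ is a factor of a concatenation of words of $B_n$, cutting at the block boundaries gives $v=f\,c_1\cdots c_r\,h'$ with $c_i\in B_n$, $|f|,|h'|<L_n$ and $r\le h/L_n$. By Lemma 5 and the congruence property, $[v]$ depends only on $f$, $h'$ and the types of $c_1,\dots,c_r$. There are fewer than $2^{L_n}$ choices for each of $f$ and $h'$; these determine $r=(h-|f|-|h'|)/L_n$, and then there are $3^r$ sequences of types. Hence
$$s(h)\le4^{L_n}\,3^{h/L_n}\qquad(h\ge2L_n).$$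
An element of degree $j$ is a product of exactly $j$ generators and of no other number of them, so $\Gamma(h)\le1+\sum_{j\le h}s(j)$, where the $1$ accounts for $\theta$. The terms with $j<2L_n$ add up to a constant $C_n$ that does not depend on $h$. So $\Gamma(h)\le1+C_n+(h+1)4^{L_n}3^{h/L_n}$, which gives $\limsup_h\Gamma(h)^{1/h}\le3^{1/L_n}$. This holds for every $n$, and $L_n\to\infty$, so the limsup is at most $1$. $\square$

## 9. The dichotomy by characteristic

**Proof of Theorem 3.** (c)$\Rightarrow$(a) was proved in Section 2, as was the final statement on 1-generated monoids.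

(a)$\Rightarrow$(b): a 2-generated monoid is generated as a semigroup by its two generators and $1$. If it is locally finite, it is finite.

(b)$\Rightarrow$(c): if $\mathrm{ch}(K)>0$, the monoid of Theorem 1 is 2-generated and infinite with $K[S]$ algebraic, which contradicts (b). $\square$

## 10. Cancellative monoids and the subgroups of $S$

Suppose $S$ is any cancellative monoid with $K[S]$ algebraic. The one-generator argument of Section 2 gives $s^i=s^j$ with $i<j$ for every $s\in S$, and cancelling $s^i$ gives $s^{j-i}=1$. So $S$ is a torsion group, and asking the question for cancellative monoids is the same as asking it for groups.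

The monoid $S$ constructed here is at the opposite extreme. If $[w]\ne1,\theta$, Proposition 7 with $k=1$, $R=\mathbb F_2$, $\alpha=[w]$ gives $[w]^N=0$ in the contracted algebra for large $N$, that is, $[w]^N=\theta$. So every element of $S\setminus\{1\}$ has a power equal to $\theta$. Let $G\subseteq S$ be a subsemigroup that is a group. If $G\ne\{1\}$, then $G$ contains some $g\neq1$, and hence $\theta$. The only idempotent of a group is its identity, so $\theta$ is the identity of $G$, and every $g\in G$ equals $g\theta=\theta$. So the only subgroups are $\{1\}$ and $\{\theta\}$. The theorems therefore refute the assertion for monoids over every field of positive characteristic, and leave undecided whether a *group* $G$ with $K[G]$ algebraic in characteristic $p$ must be locally finite.
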